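\title{Automatic continuity for the automorphism group of the Poulsen simplex}

\begin{abstract}
We prove that every homomorphism from the group $\operatorname{Aut}(\mathbb P)$ of affine homeomorphisms of the Poulsen simplex into a separable topological group is continuous. More precisely, we construct a continuous homomorphism $T:\operatorname{Sym}(\mathbb N)\to\operatorname{Aut}(\mathbb P)$ such that a homomorphism $\varphi$ from $\operatorname{Aut}(\mathbb P)$ into an arbitrary topological group is continuous as soon as $\varphi\circ T$ is. The simplex is realized as the state space of a countable homogeneous ordered $\mathbb Q$-vector space $D$ on which $\operatorname{Sym}(\mathbb N)$ acts, and continuity is carried from $\operatorname{Sym}(\mathbb N)$ to $\operatorname{Aut}(D)$, and then from $\operatorname{Aut}(D)$ to $\operatorname{Aut}(\mathbb P)$, by one Baire category lemma. It follows that $\operatorname{Aut}(\mathbb P)$ has a unique Polish group topology and no proper subgroup of index less than $2^{\aleph_0}$.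
\end{abstract}

\section{Introduction}

\subsection{The question}

Let $P$ be a compact convex subset of a Hausdorff locally convex space. After replacing $P$ by $P\times\{1\}$ we may assume that $P$ lies in a hyperplane that misses $0$. Let $C=\bigcup_{t\ge0}tP$ be the cone with base $P$. The set $P$ is a \emph{Choquet simplex} if the vector space $C-C$, ordered by the cone $C$, is a lattice. For the convex hull of $N$ affinely independent points, $C$ is a copy of the positive orthant of $\mathbb R^N$, and the extreme points form a finite set. The \emph{Poulsen simplex} $\mathbb P$ is at the opposite extreme: it is the metrizable Choquet simplex with more than one point whose extreme points are dense. These properties determine it up to affine homeomorphism. The group $\operatorname{Aut}(\mathbb P)$ of all affine homeomorphisms of $\mathbb P$ onto itself is a Polish group in the topology of uniform convergence.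

A Polish group $G$ has the \emph{automatic continuity property} if every abstract group homomorphism from $G$ into a separable topological group is continuous. The property says that the algebraic structure of $G$ remembers the topology. Some restriction on the target is needed, since the identity map from a nondiscrete group to the same group with the discrete topology is discontinuous. This paper answers the following question.

\medskip
\noindent\emph{Does $\operatorname{Aut}(\mathbb P)$ have the automatic continuity property?}
\medskip

For a finite dimensional simplex the question is empty: the automorphism group is a finite permutation group of the vertices. Two infinite groups point in opposite directions. The group $(\mathbb R,+)$ does not have the property: a $\mathbb Q$-linear map $\mathbb R\to\mathbb R$ with $1\mapsto1$ and $\sqrt2\mapsto0$ is a discontinuous homomorphism. The group $\operatorname{Sym}(\mathbb N)$ of all permutations of $\mathbb N$, with the topology of pointwise convergence, does have it, by a theorem of Kechris and Rosendal \cite{KR} recalled in Section~\ref{sec:proofs}. The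 group $\operatorname{Aut}(\mathbb P)$ resembles $\mathbb R$ in that it has no proper open subgroup (Corollary~\ref{cor:index}). It resembles $\operatorname{Sym}(\mathbb N)$ in that it is the symmetry group of a very homogeneous object: finite dimensional data on $\mathbb P$ can be moved around almost freely. In $\mathbb R$ conjugation is trivial and imposes no constraint on a homomorphism; in a group of symmetries of a homogeneous object conjugation is a strong constraint, and this suggests a positive answer.

\subsection{Results}

Throughout, $\operatorname{Sym}(\mathbb N)$ and the automorphism groups of countable structures carry the topology of pointwise convergence on the discrete underlying set. For finite $A\subset\mathbb N$ let $S_A\le\operatorname{Sym}(\mathbb N)$ be the pointwise stabilizer of $A$; the open subgroups $S_{\{1,\dots,m\}}$ form a neighborhood basis of $1$. No separation axiom is assumed of target groups.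

\begin{theorem}\label{thm:B}
Every homomorphism from $\operatorname{Aut}(\mathbb P)$ into a separable topological group is continuous.
\end{theorem}

Separability of the target enters only through the result for $\operatorname{Sym}(\mathbb N)$. The part of the argument that concerns the simplex is the following criterion, in which the target is arbitrary.

\begin{theorem}\label{thm:A}
There is a continuous homomorphism $T:\operatorname{Sym}(\mathbb N)\to\operatorname{Aut}(\mathbb P)$ such that a homomorphism $\varphi$ from $\operatorname{Aut}(\mathbb P)$ into an arbitrary topological group $K$ is continuous if and only if $\varphi\circ T$ is continuous.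
\end{theorem}

\subsection{The idea}\label{sub:idea}

Let $G=\operatorname{Aut}(\mathbb P)$, let $\varphi:G\to K$ be a homomorphism with $\varphi\circ T$ continuous, let $U_0$ be a symmetric neighborhood of $1$ in $K$, and put $\mathcal A=\varphi^{-1}(U_0)$. It suffices to show that $\mathcal A^r$ is a neighborhood of $1$ for a number $r$ that does not depend on $U_0$. What we know about $\mathcal A$ is this. For each $v\in G$ the map $\pi\mapsto\varphi(v)^{-1}\varphi(T(\pi))\varphi(v)$ is continuous, so $\mathcal A$ contains the subgroup $v^{-1}T(S_A)v$ for some finite set $A$, which depends on $v$. There are two difficulties. The subgroups $v^{-1}T(S_A)v$ are small, and one has to show that products of boundedly many of them fill an open set. And the dependence of $A$ on $v$ is arbitrary; the Baire category theorem makes $A$ constant on a nonmeager set of $v$, about which nothing else is known.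

The second difficulty is handled once and for all in Section~\ref{sec:cat}. The way around the first is already visible in $\operatorname{Sym}(\mathbb N)$, where the conjugates of $S_A$ are the groups $v^{-1}S_Av=S_{v^{-1}A}$.

\begin{example}\label{ex:set}
Take the two conjugate subgroups $S_{\{1\}}$ and $S_{\{2\}}$ and the transposition $g=(1\;2)$, which lies in neither. Let
\[
b_1=(2\;3),\qquad b_2=(1\;4)(3\;5),\qquad b_3=(4\;2)(5\;6),\qquad b_4=(6\;1).
\]
Then $b_1,b_3\in S_{\{1\}}$, $b_2,b_4\in S_{\{2\}}$, and $b_4b_3b_2b_1$ agrees with $g$ on $X=\{1,2\}$: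
\[
\begin{array}{ccccccccc}
X&\overset{b_1}{\longrightarrow}&X_1&\overset{b_2}{\longrightarrow}&X_2&\overset{b_3}{\longrightarrow}&X_3&\overset{b_4}{\longrightarrow}&gX\\[2pt]
1&\mapsto&1&\mapsto&4&\mapsto&2&\mapsto&2\\
2&\mapsto&3&\mapsto&5&\mapsto&6&\mapsto&1
\end{array}
\]
This is not the shortest such product, but it is the pattern that generalizes. The element $b_1$ must fix $1$, so it moves the rest of $X$ to a new place. The image $X_1$ no longer contains $2$, so $b_2$, which must fix $2$, can move all of $X_1$ to a set $X_2$ of new points. The same two moves, made from the other end $gX$ with $b_4^{-1}$ and $b_3^{-1}$, also arrive at $X_2$. All that is used about the fixed sets is $\{1\}\cap\{2\}=\emptyset$: four moves erase everything but the intersection of the fixed sets.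
\end{example}

To run this argument on $\mathbb P$ we need a countable structure in which ``moving to a new place'' has a meaning. In Sections~\ref{sec:spaces}--\ref{sec:state} we build a countable ordered $\mathbb Q$-vector space $D$ with state space $\mathbb P$, an action $T$ of $\operatorname{Sym}(\mathbb N)$ on $D$, and a notion of independence of subspaces that replaces the disjointness of sets. The group $H=\operatorname{Aut}(D)$ is a dense subgroup of $G$ with a finer Polish topology. In Section~\ref{sec:I} the four moves carry continuity from $\operatorname{Sym}(\mathbb N)$ to $H$. The passage from $H$ to $G$ in Section~\ref{sec:II} is of a different nature: an element of $G$ near $1$ need only move finite dimensional data a little, while the basic open subgroups of $H$ fix such data exactly. There three factors suffice, and the question becomes one about perturbing three convex subsets of a product of two simplices. Section~\ref{sec:proofs} contains the proofs of the two theorems and three further consequences.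

\section{A category lemma}\label{sec:cat}

We use the following standard facts about Polish spaces. A nonempty open set is not meager (Baire). A continuous image of a Polish space is \emph{analytic}, and an analytic set has the Baire property, that is, differs from an open set by a meager set; hence a nonmeager analytic set is comeager in some nonempty open set. If $R$ is comeager in a product $U\times U'$ of Polish spaces, then for comeager many $x\in U$ the section $R_x=\{y:(x,y)\in R\}$ is comeager in $U'$ (Kuratowski--Ulam).

Let $\Gamma$ be a Polish group, let $\Lambda$ be a Polish group with a neighborhood basis of $1$ consisting of open subgroups $\Lambda_1\ge\Lambda_2\ge\cdots$, let $T:\Lambda\to\Gamma$ be a continuous homomorphism, and let $k\ge1$. For an open subgroup $\Lambda'\le\Lambda$ and an open set $\mathcal O\subset\Gamma^k$ put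
\[
\mathcal Z(\mathcal O,\Lambda')=\bigl\{(v_1,\dots,v_k,\;b_k\cdots b_1)\;:\;(v_1,\dots,v_k)\in\mathcal O,\ b_i\in v_i^{-1}T(\Lambda')v_i\bigr\}\subset\Gamma^{k+1}.
\]
We say that $T$ \emph{satisfies} $(\dagger_k)$ if $\mathcal Z(\mathcal O,\Lambda')$ is somewhere dense in $\Gamma^{k+1}$ for every open subgroup $\Lambda'\le\Lambda$ and every nonempty open $\mathcal O\subset\Gamma^k$. Since $\mathcal Z(\mathcal O,\Lambda')$ grows with $\mathcal O$ and $\Lambda'$, it is enough to check small $\mathcal O$ and small $\Lambda'$.

The condition records the conjugating elements together with the product, and allows both to be perturbed. It fails for $\Gamma=\mathbb R$: a bounded subgroup of $\mathbb R$ is trivial, so $T(\Lambda_n)=\{0\}$ for large $n$ and $\mathcal Z(\mathcal O,\Lambda_n)=\mathcal O\times\{0\}$. The conclusion of the next lemma fails there too, with $\mathcal A=\{0\}$.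

\begin{lemma}\label{lem:cat}
Assume that $T$ satisfies $(\dagger_k)$. Let $\mathcal A\subset\Gamma$ be a set such that for every $v\in\Gamma$ there is an open subgroup $\Lambda'\le\Lambda$ with $v^{-1}T(\Lambda')v\subset\mathcal A$. Then $\mathcal A^k(\mathcal A^k)^{-1}$ is a neighborhood of $1$ in $\Gamma$.
\end{lemma}

\begin{proof}
Let $B_n=\{v\in\Gamma:v^{-1}T(\Lambda_n)v\subset\mathcal A\}$. Every open subgroup of $\Lambda$ contains some $\Lambda_n$, so $\Gamma=\bigcup_nB_n$, and some $B=B_n$ is nonmeager. Let $U$ be the union of those members of a countable basis of $\Gamma$ in which $B$ is meager. Then $B\cap U$ is meager and $\overline U\setminus U$ is nowhere dense, so $O=\Gamma\setminus\overline U$ is nonempty. Every nonempty open $O'\subset O$ contains a basic open set that is not contained in $U$; hence $B\cap O'$ is nonmeager.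

The set $B$ need not have the Baire property, so we cannot compute with it directly. Instead we study a continuous map in which the conjugating elements range over all of $O$, and choose them in $B$ at the end. Let $X=O^k\times\Lambda_n^k$, a Polish space, and let
\[
f:X\to\Gamma^{k+1},\qquad f(\bar v,\bar\pi)=(\bar v,\;b_k\cdots b_1),\qquad b_i=v_i^{-1}T(\pi_i)v_i .
\]

\emph{Step 1: $f(\mathcal X)$ is somewhere dense for every nonempty open $\mathcal X\subset X$.} The set $\mathcal X$ contains a product $\prod O_i\times\prod\rho_i\Lambda'$ with $O_i\subset O$ nonempty open, $\rho_i\in\Lambda_n$ and $\Lambda'\le\Lambda_n$ an open subgroup. Condition $(\dagger_k)$ speaks of the subgroup $\Lambda'$ and not of its cosets, so we move the coset representatives to the left at the price of changing the conjugating elements. For $\bar v\in\Gamma^k$ put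
\[
w_1=1,\qquad w_{i+1}=v_i^{-1}T(\rho_i)v_i\,w_i,\qquad v_i^*=v_iw_i .
\]
If $\pi_i=\rho_i\sigma_i$ with $\sigma_i\in\Lambda'$ and $s_i=v_i^{-1}T(\sigma_i)v_i$, then $b_i=v_i^{-1}T(\rho_i)v_i\,s_i=w_{i+1}w_i^{-1}s_i$. Regrouping the product and using $w_1=1$,
\[
b_k\cdots b_1=w_{k+1}\,(w_k^{-1}s_kw_k)\cdots(w_1^{-1}s_1w_1),\qquad w_i^{-1}s_iw_i=(v_i^*)^{-1}T(\sigma_i)v_i^* .
\]
The element $w_i$ is a continuous function of $v_1,\dots,v_{i-1}$ only, so $v_1,v_2,\dots$ are recovered successively from $\bar v^*$ by $v_i=v_i^*w_i^{-1}$. Thus $\bar v\mapsto\bar v^*$ is a homeomorphism of $\Gamma^k$, and $\Xi(\bar v,g)=(\bar v^*,w_{k+1}^{-1}g)$ is a homeomorphism of $\Gamma^{k+1}$. By the display, $\Xi$ maps $f(\prod O_i\times\prod\rho_i\Lambda')$ onto $\mathcal Z(\mathcal O^*,\Lambda')$, where $\mathcal O^*$ is the nonempty open image of $\prod O_i$. This set is somewhere dense by $(\dagger_k)$.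

\emph{Step 2: $f(X)$ is nonmeager.} Suppose $f(X)\subset\bigcup_jF_j$ with $F_j$ closed and nowhere dense. The closed sets $f^{-1}(F_j)$ cover $X$, so one of them contains a nonempty open set $\mathcal X$. Then $f(\mathcal X)\subset F_j$ is nowhere dense, contrary to Step~1.

\emph{Step 3: choosing the conjugating elements in $B$.} The set $f(X)$ is analytic and nonmeager, hence comeager in a nonempty open box $U_1\times\dots\times U_{k+1}$. It meets the box and is contained in $O^k\times\Gamma$, so $U_i\cap O\ne\emptyset$ for $i\le k$, and we may replace $U_i$ by $U_i\cap O$. For comeager many $v_1\in U_1$ the section of $f(X)$ at $v_1$ is comeager in $U_2\times\dots\times U_{k+1}$; since $B\cap U_1$ is nonmeager, there is such a $v_1$ in $B$. Repeating this $k$ times we obtain $\bar v\in B^k$ such that the section $\mathcal E=\{g:(\bar v,g)\in f(X)\}$ is comeager in $U_{k+1}$. Elements of $\mathcal E$ are products $b_k\cdots b_1$ with $b_i\in v_i^{-1}T(\Lambda_n)v_i\subset\mathcal A$, so $\mathcal E\subset\mathcal A^k$. If $h\in U_{k+1}U_{k+1}^{-1}$, then $hU_{k+1}\cap U_{k+1}$ is a nonempty open set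 in which both $h\mathcal E$ and $\mathcal E$ are comeager. So $h\mathcal E\cap\mathcal E\ne\emptyset$ and $h\in\mathcal E\mathcal E^{-1}$. Hence $\mathcal A^k(\mathcal A^k)^{-1}$ contains the open neighborhood $U_{k+1}U_{k+1}^{-1}$ of $1$.
\end{proof}

\section{Ordered rational spaces}\label{sec:spaces}

A compact convex set is determined by the ordered space of its continuous affine functions. We work with a countable rational version of this space, in which finite dimensional subspaces correspond to rational polytopes.

\subsection{Spaces, states and polytopes}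

A \emph{space} is a $\mathbb Q$-vector space $V$ with a cone $V^+$ (a subset closed under addition and under multiplication by nonnegative rationals) that is \emph{proper}, $V^+\cap-V^+=\{0\}$, and with an \emph{order unit} $1\in V^+\setminus\{0\}$: writing $x\ge y$ for $x-y\in V^+$, every $x$ satisfies $-n1\le x\le n1$ for some $n\in\mathbb N$. \emph{Subspaces always contain $1$} and carry the induced order. An \emph{embedding} is a unital $\mathbb Q$-linear map $j$ with $j(x)\ge0\iff x\ge0$; it is injective because cones are proper. An \emph{isomorphism} is a surjective embedding. We abbreviate ``finite dimensional'' to f.d. An f.d.\ space is \emph{polyhedral} if its cone is finitely generated, and a space is \emph{locally polyhedral} if all its f.d.\ subspaces are polyhedral. A space is \emph{simplicial} if it is isomorphic to $\mathbb Q^I$, with $I$ finite, the coordinatewise order and the unit $(1,\dots,1)$.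

We use the theorems of Minkowski--Weyl and Farkas with rational data: a cone in $\mathbb Q^k$ is finitely generated if and only if it is the solution set of finitely many inequalities $\sigma(x)\ge0$ with $\sigma$ a rational linear form; the same holds for cones in $\mathbb R^k$ with rational generators and rational forms; and a bounded subset of $\mathbb R^k$ is a \emph{rational polytope}, that is, the convex hull of finitely many points of $\mathbb Q^k$, if and only if it is defined by finitely many affine inequalities with rational coefficients. In particular subspaces of f.d.\ polyhedral spaces are polyhedral.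

A \emph{state} of a space $V$ is a $\mathbb Q$-linear map $s:V\to\mathbb R$ with $s(V^+)\subset[0,\infty)$ and $s(1)=1$. The set of states is $S(V)$.

\begin{lemma}\label{lem:ext}
Every state of a subspace $M$ of a countable space $V$ extends to a state of $V$.
\end{lemma}

\begin{proof}
It suffices to extend $s$ to $M+\mathbb Qx$ for $x\notin M$ and to iterate along an enumeration of $V$. If $m\le x\le m'$ with $m,m'\in M$, then $s(m)\le s(m')$, and such $m,m'$ exist because $1\in M$ is an order unit. Choose a real number $s(x)$ between $\sup\{s(m):m\le x\}$ and $\inf\{s(m'):m'\ge x\}$. If $m+qx\ge0$ with $q>0$, then $x\ge-m/q$, so $s(x)\ge-s(m)/q$; if $q<0$, then $x\le m/|q|$, so $s(x)\le s(m)/|q|$. In both cases $s(m)+qs(x)\ge0$.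
\end{proof}

For a nonempty rational polytope $L\subset\mathbb R^k$ let $A_{\mathbb Q}(L)$ be the space of restrictions to $L$ of affine functions with rational coefficients, with the pointwise order and the constant function $1$. A map between rational polytopes is \emph{rational affine} if it is the restriction of an affine map with rational coefficients. For a finite set $I$ let $\Delta_I\subset\mathbb R^I$ be the standard simplex, the convex hull of the unit vectors. Then $A_{\mathbb Q}(\Delta_I)=\mathbb Q^I$, by evaluation at the vertices.

\begin{lemma}\label{lem:dual}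
\begin{itemize}
\item[(i)] For a rational polytope $L$, evaluation at the vertices embeds $A_{\mathbb Q}(L)$ in $\mathbb Q^{\operatorname{vert}L}$. The space $A_{\mathbb Q}(L)$ is f.d.\ polyhedral, and its states are exactly the evaluations at the points of $L$.
\item[(ii)] For an f.d.\ polyhedral space $E$, the set $S(E)$ is a rational polytope (in the coordinates given by any $\mathbb Q$-basis of $E$), and $e\mapsto(s\mapsto s(e))$ is an isomorphism $E\to A_{\mathbb Q}(S(E))$.
\end{itemize}
\end{lemma}

\begin{proof}
(i) An affine function is nonnegative on $L$ if and only if it is nonnegative at the vertices, where its values are rational. So $A_{\mathbb Q}(L)$ is a subspace of a simplicial space, hence polyhedral. A state of $A_{\mathbb Q}(L)$ extends to $\mathbb Q^{\operatorname{vert}L}$, where it is a convex combination $\sum\lambda_v\,\mathrm{ev}_v$; on affine functions this is evaluation at $\sum\lambda_vv\in L$.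

(ii) A basis of $E$ identifies the $\mathbb Q$-linear maps $E\to\mathbb R$ with $\mathbb R^k$. The positive ones are those that are nonnegative on the finitely many generators of $E^+$, so they form a cone generated by finitely many nonzero rational functionals $s_1,\dots,s_p$. A positive $s$ with $s(1)=0$ vanishes, because $1$ is an order unit. So $s_i(1)>0$, every positive functional is a nonnegative multiple of a state, and $S(E)$ is the convex hull of the rational points $s_i/s_i(1)$. The cone $E^+$ is defined by finitely many inequalities $\sigma(e)\ge0$, and each $\sigma$ is a positive functional; hence $e\ge0$ if and only if $s(e)\ge0$ for all $s\in S(E)$. So the map in (ii) is an embedding. If the rational points $s_i$ did not span $\mathbb R^k$, some nonzero $e\in E$ would be annihilated by all states, which contradicts injectivity. Therefore the affine hull of $S(E)$ is the whole hyperplane $\{s:s(1)=1\}$. A rational affine function on this hyperplane is the restriction of a rational linear form on $\mathbb R^k$, that is, of an element of $E$.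
\end{proof}

We identify $S(A_{\mathbb Q}(L))$ with $L$; this is legitimate since the coordinate functions separate the points of $L$.

\subsection{Independence}

In Example~\ref{ex:set} two injections defined on sets $X$ and $Y$ that agree on $X\cap Y$ are glued to one. For ordered spaces the condition $X\cap Y=Z$ lets us glue linear maps, but it does not determine the order on $X+Y$. The following condition does. For subspaces $X,Y,Z$ of a space with $Z\subset X\cap Y$, write
\[
X\perp_ZY
\]
if for all $x\in X$ and $y\in Y$ with $x\ge y$ there is $z\in Z$ with $x\ge z\ge y$.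

\begin{example}
Let $x,y$ be the coordinate functions on $\mathbb R^2$, and let $X$ and $Y$ be spanned by $1,x$ and by $1,y$. In $A_{\mathbb Q}([0,1]^2)$ we have $X\perp_{\mathbb Q1}Y$: if $f(x)\ge g(y)$ on the square, then the rational number $\min f$ lies between the two functions. In $A_{\mathbb Q}(L)$ with $L=\{0\le y\le x\le1\}$ we still have $X\cap Y=\mathbb Q1$, but $x\ge y$ and no constant lies between them, since $\min x=0<1=\max y$.
\end{example}

\begin{lemma}\label{lem:indep}
\begin{itemize}
\item[(I1)] If $X\perp_ZY$, then $Y\perp_ZX$, $X\cap Y=Z$, and $X_0\perp_ZY_0$ whenever $Z\subset X_0\subset X$ and $Z\subset Y_0\subset Y$.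
\item[(I2)] If $X\perp_ZY$ and $Z\subset W\subset Y$, then $X+W\perp_WY$.
\item[(I3)] If $X\perp_ZY$ and $X'\perp_{Z'}Y'$, and $a:X\to X'$, $b:Y\to Y'$ are isomorphisms that agree on $Z$ and map it onto $Z'$, then $x+y\mapsto a(x)+b(y)$ is a well defined isomorphism $a\cup b:X+Y\to X'+Y'$.
\item[(I4)] If $X\perp_MR$, $Y\subset R$ and $M\perp_ZY$, then $X\perp_ZY$.
\end{itemize}
\end{lemma}

\begin{proof}
(I1) If $y\ge x$, then $-x\ge-y$, so $-x\ge z\ge-y$ and $y\ge-z\ge x$ for some $z\in Z$. If $x\in X\cap Y$, then $x\ge x$ gives $z\in Z$ with $x\ge z\ge x$, so $x=z$. The last claim holds because the definition quantifies universally over $x$ and $y$.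

(I2) If $x+w\ge y$, then $x\ge y-w\in Y$, so $x\ge z\ge y-w$ and $x+w\ge z+w\ge y$ with $z+w\in W$.

(I3) If $x+y=0$, then $x=-y\in Z$ and $a(x)=b(x)=-b(y)$; so $a\cup b$ is well defined, and it is onto. If $x+y\ge0$, there is $z\in Z$ with $x\ge z\ge-y$; then $a(x)\ge a(z)=b(z)\ge-b(y)$, so $a(x)+b(y)\ge0$. The same argument for $a^{-1}$ and $b^{-1}$, which uses $X'\perp_{Z'}Y'$, gives the converse.

(I4) If $x\ge y$ with $y\in Y\subset R$, there is $m\in M$ with $x\ge m\ge y$, and then $z\in Z$ with $m\ge z\ge y$.
\end{proof}

\subsection{Free amalgams}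

Independent configurations are produced by gluing spaces with the smallest possible cone. Let $V$ be a space, let $B_j\subset V$ $(j\in J)$ be f.d.\ subspaces, and let $E_j\supset B_j$ be f.d.\ polyhedral spaces. The \emph{free amalgam} $V[E_j:j\in J]$ is the quotient of $V\oplus\bigoplus_jE_j$ that identifies the two copies of each $B_j$; its cone is the image of $V^+\oplus\bigoplus_jE_j^+$ and its unit is the image of $1\in V$. Its elements are finite sums $d+\sum e_j$ with $d\in V$, $e_j\in E_j$. Two such sums are equal exactly when one arises from the other by subtracting elements $b_j\in B_j$ from $e_j$ and adding them to $d$. Hence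
\begin{equation}\label{eq:star}
d+\sum e_j\ge0\iff\text{there are }b_j\in B_j\text{ with }e_j\ge b_j\text{ in }E_j\text{ and }d+\sum b_j\ge0\text{ in }V,
\end{equation}
where almost all $b_j$ vanish. One may take $b_j=0$ whenever $e_j=0$: in that case $b_j\le0$, and replacing $b_j$ by $0$ increases $d+\sum b_j$.

\begin{lemma}\label{lem:amalg}
The free amalgam $V[E_j:j\in J]$ is a space, and the natural maps of $V$ and of each $E_j$ into it are embeddings. If $J_0\subset J$ is finite and $M\subset V$ is an f.d.\ polyhedral subspace containing $B_j$ for all $j\in J_0$, then the subspace $M+\sum_{j\in J_0}E_j$ is f.d.\ polyhedral.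
\end{lemma}

\begin{proof}
By \eqref{eq:star} with all $e_j=0$, an element $d\in V$ is positive in the amalgam if and only if it is positive in $V$. An element $e_j$ is positive in the amalgam if and only if $e_j\ge b_j$ for some $b_j\in B_j$ with $b_j\ge0$, that is, if and only if $e_j\ge0$ in $E_j$. In particular $1\neq0$, since $-1\not\ge0$. Since $1\in B_j$, the units of all summands are identified, and $1$ is an order unit because it is one in each summand.

The cone is proper. Let $x=d+\sum e_j$ with $x\ge0$ and $-x\ge0$. There are $b_j,b_j'\in B_j$ with $e_j\ge b_j$, $-e_j\ge b_j'$, $d+\sum b_j\ge0$ and $-d+\sum b_j'\ge0$. Adding, $b_j+b_j'\le0$ for each $j$ and $\sum(b_j+b_j')\ge0$ in $V$; since $V^+$ is proper, $b_j'=-b_j$ for all $j$. Then $b_j\le e_j\le b_j$, so $e_j=b_j$ and $x=d+\sum b_j\in V$, where $\pm x\ge0$ forces $x=0$.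

For the last claim, let $d\in M$ and $e_j=0$ for $j\notin J_0$. If $d+\sum e_j\ge0$, then with $b_j$ as in \eqref{eq:star}, vanishing outside $J_0$, we have $d+\sum e_j=(d+\sum b_j)+\sum(e_j-b_j)\in M^++\sum_{J_0}E_j^+$. So the induced cone is $M^++\sum_{J_0}E_j^+$, which is finitely generated.
\end{proof}

For f.d.\ polyhedral spaces $E_1\supset E_0\subset E_2$ the amalgam $E_1[E_2]$ is the \emph{pushout} $E_1\oplus_{E_0}E_2$. It is f.d.\ polyhedral, and $E_1\perp_{E_0}E_2$ in it: if $e_1-e_2\ge0$, then \eqref{eq:star} gives $b\in E_0$ with $-e_2\ge b$ and $e_1+b\ge0$, so $e_1\ge-b\ge e_2$.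

\section{A homogeneous space with an action of $\operatorname{Sym}(\mathbb N)$}\label{sec:D}

A countable space that realizes every finite polyhedral extension of each of its f.d.\ subspaces can be built by adjoining the extensions one at a time. We want more: an action of $\operatorname{Sym}(\mathbb N)$ in which every element depends on finitely many points of $\mathbb N$, and in which elements depending on $A$ and elements depending on $B$ interact only through $A\cap B$. So whenever an extension is adjoined, we adjoin all its translates at once, and freely.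

\begin{proposition}\label{prop:D}
There are a countable locally polyhedral space $D$, a homomorphism $T:\operatorname{Sym}(\mathbb N)\to\operatorname{Aut}(D)$ and f.d.\ subspaces $D_A\subset D$ ($A\subset\mathbb N$ finite), increasing in $A$ with union $D$, such that:
\begin{itemize}
\item[(a)] $T(\pi)D_A=D_{\pi A}$, and $T(\pi)$ is the identity on $D_A$ if $\pi\in S_A$;
\item[(b)] $D_A\perp_{D_{A\cap B}}D_B$ for all finite $A,B$;
\item[(EP)] if $E\subset D$ is f.d.\ and $E'\supset E$ is f.d.\ polyhedral, there is an embedding $E'\to D$ that is the identity on $E$.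
\end{itemize}
\end{proposition}

\begin{proof}
We construct countable spaces $D^{(0)}\subset D^{(1)}\subset\cdots$ with actions $T_n$, each extending the previous one, and f.d.\ polyhedral subspaces $D^{(n)}_A$, increasing in $A$ with union $D^{(n)}$, that satisfy (a) and (b). Start with $D^{(0)}=D^{(0)}_A=\mathbb Q$ and the trivial action. A countable space has countably many f.d.\ subspaces $E$. Up to isomorphism over $E$ there are countably many f.d.\ polyhedral extensions $E'\supset E$, since such an extension is $E\oplus\mathbb Q^r$ with a cone given by a finite list of generators. Enumerate the pairs $E\subset E'$ with $E\subset D^{(m)}$ as soon as $D^{(m)}$ is built, and treat the $i$-th of them at stage $p(m,i)$, where $p$ is a bijection from pairs of nonnegative integers to nonnegative integers with $p(m,i)\ge m$.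

\emph{Stage $n$.} Let $E\subset E'$ be the pair to be treated, $E\subset D^{(n)}$. Choose a finite $C\subset\mathbb N$ with $|C|>n$ and $E\subset D^{(n)}_C$, and let $E''=D^{(n)}_C\oplus_EE'$. For each injection $\iota:C\to\mathbb N$ let $E_\iota$ be a copy of $E''$, whose subspace $D^{(n)}_C$ is identified with $B_\iota=D^{(n)}_{\iota(C)}$ by $T_n(\rho)$ for a permutation $\rho$ extending $\iota$. By (a) this identification does not depend on $\rho$: two choices differ by an element of $S_C$. Put
\[
D^{(n+1)}=D^{(n)}[E_\iota:\iota],\qquad D^{(n+1)}_A=D^{(n)}_A+\sum_{\iota(C)\subset A}E_\iota .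
\]
The sum is finite and $B_\iota\subset D_A^{(n)}$ when $\iota(C)\subset A$, so $D_A^{(n+1)}$ is f.d.\ polyhedral by Lemma~\ref{lem:amalg}. Let $T_{n+1}(\pi)$ act as $T_n(\pi)$ on $D^{(n)}$ and map $E_\iota$ to $E_{\pi\iota}$ by the identity of $E''$. This respects the identifications: if $\rho$ extends $\iota$, then $\pi\rho$ extends $\pi\iota$ and $T_n(\pi)T_n(\rho)=T_n(\pi\rho)$. The map $T_{n+1}(\pi)$ permutes the summands that generate the cone, so it is an automorphism, and $T_{n+1}$ is a homomorphism. Property (a) holds because $\iota(C)\subset A$ is equivalent to $\pi\iota(C)\subset\pi A$, and implies $\pi\iota=\iota$ when $\pi\in S_A$.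

\emph{Property (b) at stage $n+1$.} Let $A_1,A_2$ be finite, $J_i=\{\iota:\iota(C)\subset A_i\}$ and $J_{12}=J_1\cap J_2=\{\iota:\iota(C)\subset A_1\cap A_2\}$. Let
\[
x=d_1+\sum_{J_1}e_j\;\ge\;y=d_2+\sum_{J_2}e_j',\qquad d_i\in D^{(n)}_{A_i},\quad e_j,e_j'\in E_j .
\]
Apply \eqref{eq:star} to $x-y$. There are $h_j\in B_j$ $(j\in J_1)$ and $k_j\in B_j$ $(j\in J_2\setminus J_1)$ with
\[
e_j\ge h_j\ \ (j\in J_1\setminus J_2),\qquad e_j-e_j'\ge h_j\ \ (j\in J_{12}),\qquad e_j'\le k_j\ \ (j\in J_2\setminus J_1),
\]
\[
d_1+\sum_{J_1}h_j\;\ge\;d_2+\sum_{J_2\setminus J_1}k_j .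
\]
In the last inequality the left side lies in $D^{(n)}_{A_1}$ and the right side in $D^{(n)}_{A_2}$, so by (b) at stage $n$ some $h\in D^{(n)}_{A_1\cap A_2}$ lies between them. Put $z=h+\sum_{J_{12}}(e_j-h_j)\in D^{(n+1)}_{A_1\cap A_2}$. Then
\begin{align*}
x-z&=d_1+\sum_{J_1\setminus J_2}e_j+\sum_{J_{12}}h_j-h\;\ge\;d_1+\sum_{J_1}h_j-h\;\ge\;0,\\
z-y&=h+\sum_{J_{12}}(e_j-e_j'-h_j)-d_2-\sum_{J_2\setminus J_1}e_j'\;\ge\;h-d_2-\sum_{J_2\setminus J_1}k_j\;\ge\;0 .
\end{align*}

\emph{The limit.} Let $D=\bigcup_nD^{(n)}$, $D_A=\bigcup_nD^{(n)}_A$ and $T(\pi)=\bigcup_nT_n(\pi)$. If $n\ge|A|$, there is no injection of the set $C$ of stage $n$ into $A$, so $D_A^{(n+1)}=D_A^{(n)}$. Thus $D_A$ is f.d.\ polyhedral, and (a) and (b) pass to the limit. Every f.d.\ subspace of $D$ lies in some $D_A$, so $D$ is locally polyhedral. For (EP), take the stage at which the pair $E\subset E'$ is treated and let $\iota$ be the inclusion $C\subset\mathbb N$; then $E'\subset E''\cong E_\iota\subset D$ is an embedding that is the identity on $E$.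
\end{proof}

The condition $|C|>n$ is what keeps $D_A$ finite dimensional. With $C=\emptyset$ at every stage the construction still gives (EP), but $D_\emptyset=D$ and $T$ is trivial.

\begin{corollary}\label{cor:UH}
\begin{itemize}
\item[(UH)] Every isomorphism between f.d.\ subspaces of $D$ extends to an automorphism of $D$.
\item[(FC)] If $M\subset Y$ and $M\subset R$ are f.d.\ subspaces of $D$, there is an embedding $j:Y\to D$ with $j|_M=\mathrm{id}$ and $j(Y)\perp_MR$.
\item[(SI)] Every finite subset of $D$ lies in a simplicial subspace of $D$, and $D$ has a subspace isomorphic to $\mathbb Q^2$.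
\end{itemize}
\end{corollary}

\begin{proof}
(UH) Let $\theta:E_1\to E_2$ be an isomorphism of f.d.\ subspaces and $x\in D$. The space $E_1+\mathbb Qx$ is f.d.\ polyhedral, and $\theta^{-1}$ makes it an extension of $E_2$. By (EP) there is an embedding $E_1+\mathbb Qx\to D$ extending $\theta$. Apply this alternately to the map and to its inverse along an enumeration of $D$; the union is an automorphism.

(FC) By (EP), embed $R\oplus_MY$ in $D$ over $R$, and restrict to $Y$. Embeddings preserve independence.

(SI) An f.d.\ subspace $E$ is isomorphic to some $A_{\mathbb Q}(L)\subset\mathbb Q^{\operatorname{vert}L}$ by Lemma~\ref{lem:dual}; apply (EP) to this extension, and to $\mathbb Q1\subset\mathbb Q^2$.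
\end{proof}

Property (FC), the existence of a \emph{free copy} of $Y$ over $M$, is the counterpart of moving $Y\setminus M$ to new points.

Put $H=\operatorname{Aut}(D)$ and $H_E=\{a\in H:a|_E=\mathrm{id}\}$ for a subspace $E$. The group $H$ is Polish; the open subgroups $H_E$ with $E$ f.d.\ form a neighborhood basis of $1$, and so does the decreasing sequence $H_{D_{\{1,\dots,n\}}}$. By (a), $T(S_A)\subset H_{D_A}$, so $T:\operatorname{Sym}(\mathbb N)\to H$ is continuous.

\section{The Poulsen simplex as a state space}\label{sec:state}

Let $P=S(D)$ with the topology of pointwise convergence on $D$. It is a closed convex subset of a countable product of compact intervals, hence compact and metrizable. Let $A(P)$ be the space of continuous affine real functions on $P$ with the supremum norm. Each $d\in D$ defines the function $s\mapsto s(d)$ in $A(P)$, and these functions separate the points of $P$. By Lemma~\ref{lem:ext} the restriction $P\to S(E)$ is onto for every f.d.\ $E\subset D$. With Lemma~\ref{lem:dual}(ii) this shows that $d\ge0$ in $D$ if and only if $d\ge0$ as a function on $P$. We regard $D$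 as a subset of $A(P)$.

\begin{lemma}\label{lem:dense}
$D$ is dense in $A(P)$.
\end{lemma}

\begin{proof}
The closure of $D$ is a real subspace, so by the Hahn--Banach theorem it suffices to show that a bounded functional on $A(P)$ that vanishes on $D$ is zero. Such a functional is given by a signed measure $\nu$ on $P$, and $\nu(P)=0$ since $1\in D$. So $\nu=c(\nu_1-\nu_2)$ with probability measures $\nu_i$. Each $\nu_i$ has a barycenter $r_i\in P$, with $f(r_i)=\int f\,d\nu_i$ for all $f\in A(P)$ (approximate $\nu_i$ weak$^*$ by finitely supported probability measures and take a limit point of their barycenters). If $c\neq0$, then $d(r_1)=d(r_2)$ for all $d\in D$, so $r_1=r_2$ and $\nu$ vanishes on $A(P)$.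
\end{proof}

\begin{proposition}\label{prop:poulsen}
$P$ is the Poulsen simplex.
\end{proposition}

\begin{proof}
\emph{$P$ is a Choquet simplex.} The space $D$ has the Riesz decomposition property: if $0\le y\le x_1+x_2$ with $x_i\ge0$, then $y=y_1+y_2$ with $0\le y_i\le x_i$. Indeed, by (SI) we may work in $\mathbb Q^I$ and take $y_1=\min(y,x_1)$ coordinatewise. The set $P$ lies in the hyperplane $\{s(1)=1\}$ of the space of $\mathbb Q$-linear maps $D\to\mathbb R$, and the cone $C$ with base $P$ consists of all positive functionals, because a positive functional with $s(1)=0$ vanishes. We use the Riesz--Kantorovich formula. For $f\in C-C$ and $x\ge0$ put $f^+(x)=\sup\{f(y):0\le y\le x\}$, which is finite: if $f=f_1-f_2$ with $f_i\in C$, then $f(y)\le f_1(x)$. We have $f^+(x_1+x_2)\ge f^+(x_1)+f^+(x_2)$ by adding competitors, and the reverse inequality by Riesz decomposition. So $f^+$ extends to an additive, hence $\mathbb Q$-linear, functional on $D=D^+-D^+$, and $f^+\ge0$, $f^+\ge f$. If $g\ge0$ and $g\ge f$, then $g(x)\ge g(y)\ge f(y)$ for $0\le y\le x$, so $g\ge f^+$. Thus $f^+=f\vee0$, and $f\vee g=g+(f-g)^+$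 shows that $C-C$ is a lattice.

\emph{$P$ has more than one point}, since the two coordinate states of a subspace $\mathbb Q^2\subset D$ extend to $D$.

\emph{Extreme points are dense.} Let $E=A_{\mathbb Q}(L)\subset D$ be f.d.\ and let $x\in L$ be a rational point. We find an extreme point of $P$ that restricts to $x$, by making $x$ the image of a new vertex. Let $I=\operatorname{vert}L\sqcup\{w\}$ and embed $E$ in $\mathbb Q^I$ by $f\mapsto\bigl((f(v))_{v\in\operatorname{vert}L},f(x)\bigr)$; by (EP) we may assume $E\subset\mathbb Q^I\subset D$. Let $1_w\in\mathbb Q^I$ be the unit vector at $w$. Since $0\le1_w\le1$, the set $\{s\in P:s(1_w)=1\}$ is a closed face of $P$, and it is nonempty because evaluation at $w$ extends to $D$. By the Krein--Milman theorem it has an extreme point $e$, which is extreme in $P$. The restriction of $e$ to $\mathbb Q^I$ is evaluation at $w$, so $e(f)=f(x)$ for $f\in E$. Finally, a basic open subset of $P$ depends on finitely many elements of $D$, so every nonempty open subset of $P$ contains the preimage of a nonempty open subset of some $L=S(E)$; and rational points are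 dense in $L$.
\end{proof}

From now on $\mathbb P=P$ and $G=\operatorname{Aut}(P)$. For an enumeration $(d_n)$ of $D$ the metric $\sum_n2^{-n}\min(1,|s(d_n)-s'(d_n)|)$ defines the topology of $P$. Hence $g_k\to g$ in $G$ if and only if $\|d\circ g_k-d\circ g\|\to0$ for every $d\in D$. An element $a\in H$ acts on $P$ by the affine homeomorphism $s\mapsto s\circ a^{-1}$. This defines a homomorphism $H\to G$, and
\begin{equation}\label{eq:action}
d\circ a=a^{-1}d\qquad(d\in D,\ a\in H).
\end{equation}
So the homomorphism is injective, and it is continuous since $a\mapsto a^{-1}d$ is locally constant on $H$. We regard $H$ as a subgroup of $G$, keeping its own Polish topology. The composition of $T$ with the inclusion is the homomorphism $T:\operatorname{Sym}(\mathbb N)\to G$ of Theorem~\ref{thm:A}.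

\subsection*{$D$-maps}

The properties of $D$ now translate into statements about maps from $P$ onto polytopes. A \emph{$D$-map} is an affine surjection $\alpha:P\to L$ onto a rational polytope with $f\circ\alpha\in D$ for all $f\in A_{\mathbb Q}(L)$. Then $\alpha^*f=f\circ\alpha$ is an embedding $A_{\mathbb Q}(L)\to D$, because $\alpha$ is onto. Conversely an embedding $j:A_{\mathbb Q}(L)\to D$ equals $\alpha^*$ for exactly one $D$-map, namely $\alpha(s)=s\circ j\in S(A_{\mathbb Q}(L))=L$, which is onto by Lemma~\ref{lem:ext}. In particular the restriction $P\to S(E)$ is a $D$-map for f.d.\ $E\subset D$, and simplicial subspaces correspond to $D$-maps onto standard simplices.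

\begin{lemma}\label{lem:Dmaps}
\begin{itemize}
\item[(D1)] If $\alpha:P\to L$ is a $D$-map and $\theta:L'\to L$ is a rational affine surjection of rational polytopes, there is a $D$-map $\alpha':P\to L'$ with $\theta\alpha'=\alpha$.
\item[(D2)] If $\alpha,\beta:P\to L$ are $D$-maps onto the same $L$, there is $h\in H$ with $\alpha h=\beta$.
\item[(D3)] Let $\alpha:P\to L$ and $\beta:P\to L'$ be $D$-maps. If $\theta$ is rational affine on $L$, then $\theta\alpha$ is a $D$-map onto $\theta(L)$. If $h\in H$, then $\alpha h$ is a $D$-map onto $L$. The set $(\alpha,\beta)(P)$ is a rational polytope, and $(\alpha,\beta)$ is a $D$-map onto it.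
\item[(D4)] If $\alpha:P\to L$ is a $D$-map, $E=\alpha^*A_{\mathbb Q}(L)$ and $h\in H$, then $h\in H_E$ if and only if $\alpha h=\alpha$.
\end{itemize}
\end{lemma}

\begin{proof}
(D1) The map $\theta^*:A_{\mathbb Q}(L)\to A_{\mathbb Q}(L')$ is an embedding. By (EP) there is an embedding $j$ of $A_{\mathbb Q}(L')$ with $j\theta^*=\alpha^*$; write $j=\alpha'^*$. Then $f\theta\alpha'=f\alpha$ for all $f\in A_{\mathbb Q}(L)$.

(D2) By (UH) there is $a\in H$ with $a\alpha^*=\beta^*$. For $h=a^{-1}$, \eqref{eq:action} gives $f\alpha h=a(f\alpha)=f\beta$ for all $f\in A_{\mathbb Q}(L)$.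

(D3) The first claim holds since $f\theta\in A_{\mathbb Q}(L)$ for $f\in A_{\mathbb Q}(\theta(L))$, the second by \eqref{eq:action}. For the third let $E=\alpha^*A_{\mathbb Q}(L)+\beta^*A_{\mathbb Q}(L')$ and let $\gamma:P\to S(E)$ be the restriction. The coordinates of $(\alpha,\beta)$ lie in $E=A_{\mathbb Q}(S(E))$, so $(\alpha,\beta)=\theta\gamma$ with $\theta$ rational affine, and the first claim applies.

(D4) By \eqref{eq:action}, $\alpha h=\alpha$ if and only if $h^{-1}$ fixes every $f\alpha$.
\end{proof}

From here on $\mathbb R^N$ carries the $\ell_1$-norm, finite products carry the maximum norm, and maps from $P$ to these spaces carry the supremum norm. Note that $\|\alpha g-\beta g\|=\|\alpha-\beta\|$ for $g\in G$, and that $g\mapsto\alpha g$ is continuous on $G$ for a $D$-map $\alpha$. The standard simplex $\Delta\subset\mathbb R^N$ has vertices $e_1,\dots,e_N$ and diameter $2$. The sets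
\begin{equation}\label{eq:basis}
\{g'\in G:\|\varsigma g'-\varsigma g\|<\varepsilon\},\qquad\varsigma\text{ a $D$-map onto a standard simplex},\ \varepsilon>0,
\end{equation}
form a neighborhood basis of $g$. Indeed, finitely many $d\in D$ lie in a simplicial subspace $E$, which we may take to contain any given f.d.\ subspace; if $\varsigma$ is its $D$-map, then $d=\sum a_j\varsigma_j$ and $\|dg'-dg\|\le\max_j|a_j|\cdot\|\varsigma g'-\varsigma g\|$.

\begin{lemma}\label{lem:approx}
If $q:P\to\Delta\subset\mathbb R^N$ is a continuous affine surjection and $\varepsilon>0$, there is a $D$-map $\psi:P\to\Delta$ with $\|\psi-q\|<\varepsilon$. Consequently $H$ is dense in $G$.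
\end{lemma}

\begin{proof}
Approximating the coordinates $q_j$ by elements of $D$ gives a map that need not take values in $\Delta$ and need not be onto. We correct the first defect by factoring through a simplex, on which affine maps can be prescribed freely at the vertices, and the second by adding vertices.

Let $\delta>0$ and choose $d_j\in D$ with $\|d_j-q_j\|<\delta$ (Lemma~\ref{lem:dense}). Let $\kappa:P\to\Delta_I$ be the $D$-map of a simplicial subspace containing $d_1,\dots,d_N$. For each vertex $w$ of $\Delta_I$ pick $p_w\in P$ with $\kappa(p_w)=w$ and a rational point $\chi(w)\in\Delta$ with $\|\chi(w)-q(p_w)\|<\delta$, and extend $\chi$ affinely to $\Delta_I$. Let $p\in P$ and $\kappa(p)=\sum\lambda_ww$. Since $d_j$ is an affine function of $\kappa$, we have $d_j(p)=\sum\lambda_wd_j(p_w)$, so $|q_j(p)-\sum\lambda_wq_j(p_w)|\le2\delta$ for each $j$. Therefore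
\[
\|\chi\kappa(p)-q(p)\|\le\sum\lambda_w\|\chi(w)-q(p_w)\|+\Bigl\|\sum\lambda_wq(p_w)-q(p)\Bigr\|\le(2N+1)\delta .
\]
Pick $p^j\in P$ with $q(p^j)=e_j$ and rational $m_j\in\Delta_I$ with $\|m_j-\kappa(p^j)\|<\delta$. The map $\chi$ is the restriction of a linear map that sends unit vectors to vectors of norm $1$, so it does not increase $\ell_1$-distances, and $\|\chi(m_j)-e_j\|\le\delta+(2N+1)\delta$.

Let $\Delta'$ be the standard simplex on $I\sqcup\{w_1,\dots,w_N\}$. Let $\vartheta:\Delta'\to\Delta_I$ be the affine map that fixes the old vertices and sends $w_j$ to $m_j$, and let $\chi':\Delta'\to\Delta$ be the affine map that equals $\chi$ on the old vertices and sends $w_j$ to $e_j$. Both are rational and onto. By (D1) there is a $D$-map $\kappa':P\to\Delta'$ with $\vartheta\kappa'=\kappa$, and $\psi=\chi'\kappa'$ is a $D$-map onto $\Delta$ by (D3). At the vertices of $\Delta'$, hence everywhere, $\|\chi'-\chi\vartheta\|\le(2N+2)\delta$. So $\|\psi-q\|\le\|\chi'\kappa'-\chi\vartheta\kappa'\|+\|\chi\kappa-q\|\le(4N+3)\delta$, which is less than $\varepsilon$ for small $\delta$.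

Given a neighborhood \eqref{eq:basis} of $g\in G$, approximate $q=\varsigma g$ by a $D$-map $\psi$ within $\varepsilon$. By (D2), $\psi=\varsigma h$ with $h\in H$, and $h$ lies in the neighborhood.
\end{proof}

\section{From $\operatorname{Sym}(\mathbb N)$ to $\operatorname{Aut}(D)$: four moves}\label{sec:I}

In this section elements of $H$ are written as maps $D\to D$. Every element of $v^{-1}T(S_A)v$ fixes $M=v^{-1}D_A$ pointwise. In Example~\ref{ex:set} the conjugate was the full stabilizer of the fixed set, so any move fixing that set was available. Here $v^{-1}T(S_A)v$ is only the image of a permutation group, and for a fixed $v$ we cannot prescribe how its elements act. But $(\dagger_k)$ lets us perturb $v$. The next lemma shows that every move to a free copy over $M$ is realized after changing $v$ outside any given f.d.\ subspace. It is the only place where property (b) of Proposition~\ref{prop:D} is used.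

\begin{lemma}\label{lem:move}
Let $v'\in H$, let $A\subset\mathbb N$ be finite, $M=v'^{-1}D_A$, and let $R\supset M$ be an f.d.\ subspace of $D$. Let $\beta:Y\to Y'$ be an isomorphism of f.d.\ subspaces of $D$ with $M\subset Y\cap Y'$, $\beta|_M=\mathrm{id}$ and $Y'\perp_M(R+Y)$. Then there are $v\in v'H_R$ and $b\in v^{-1}T(S_A)v$ with $b|_Y=\beta$. Also $b^{-1}\in v^{-1}T(S_A)v$ and $b^{-1}|_{Y'}=\beta^{-1}$.
\end{lemma}

\begin{proof}
Choose a finite $A'\supset A$ with $v'(R+Y)\subset D_{A'}$, and $\sigma\in S_A$ that maps $A'\setminus A$ to a set disjoint from $A'$, so that $A'\cap\sigma A'=A$. By (b), $D_{A'}\perp_{D_A}D_{\sigma A'}$. The subspaces $v'(R+Y)\subset D_{A'}$ and $T(\sigma)v'Y\subset D_{\sigma A'}$ both contain $D_A=v'M=T(\sigma)v'M$, so $v'(R+Y)\perp_{D_A}T(\sigma)v'Y$ by (I1). Thus $T(\sigma)$ produces a free copy of $v'Y$, and we choose $v$ so that it carries the given free copy $Y'$ to this one. The isomorphisms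
\[
v':R+Y\to v'(R+Y),\qquad T(\sigma)v'\beta^{-1}:Y'\to T(\sigma)v'Y
\]
agree on $M$ and map it onto $D_A$, because $\beta$ fixes $M$ and $T(\sigma)$ fixes $D_A$. By (I3) they glue to an isomorphism defined on $R+Y+Y'$, which extends to some $v\in H$ by (UH). Then $v=v'$ on $R+Y$, so $v\in v'H_R$, and $v\beta y=T(\sigma)v'y=T(\sigma)vy$ for $y\in Y$. Take $b=v^{-1}T(\sigma)v$.
\end{proof}

\begin{proposition}\label{prop:I}
The homomorphism $T:\operatorname{Sym}(\mathbb N)\to H$ satisfies $(\dagger_4)$.
\end{proposition}

\begin{proof}
After shrinking we may assume $\mathcal O=\prod_{i\le4}v_i^0H_F$ with $F$ f.d., and $\Lambda'=S_A$ with $A$ finite and so large that $v_i^0F\subset D_A$ for all $i$.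

\emph{The open set.} The fixed subspaces $v_i^{-1}D_A$ all contain $F$ for $\bar v\in\mathcal O$. We arrange that consecutive ones have nothing else in common where the four moves require it. Let $v_1^1=v_1^0$, $v_3^1=v_3^0$, $M_1=(v_1^1)^{-1}D_A$ and $M_3=(v_3^1)^{-1}D_A$. By (FC) there is an embedding of $(v_2^0)^{-1}D_A$ over $F$ whose image $M_2$ satisfies $M_2\perp_FM_1$. Extend it to $u\in H_F$ by (UH) and put $v_2^1=v_2^0u^{-1}\in v_2^0H_F$; then $(v_2^1)^{-1}D_A=M_2$. The same construction with indices $4,3$ in place of $2,1$ gives $v_4^1\in v_4^0H_F$ with $M_4=(v_4^1)^{-1}D_A\perp_FM_3$. Let $F^+=M_1+M_2+M_3+M_4$ and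
\[
\mathcal U=\prod_{i\le4}v_i^1H_{F^+}\times H_F,
\]
a nonempty open subset of $H^5$. We show that $\mathcal Z(\mathcal O,S_A)$ is dense in $\mathcal U$.

Let $(\bar v',g)\in\mathcal U$ and let $X_0\subset D$ be f.d. We must find a point of $\mathcal Z(\mathcal O,S_A)$ in $\prod_iv_i'H_{X_0}\times gH_{X_0}$. Since $v_i'\in v_i^1H_{F^+}$, we have $v_i'^{-1}D_A=M_i$. Put
\[
X=X_0+F^++g^{-1}F^+,\qquad R=X+gX,
\]
so that $M_1\subset X$, $M_4\subset gX$ and all $M_i\subset R$. By (FC) choose, in this order, isomorphisms onto subspaces of $D$:
\begin{align*}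
c_1&:X\to X_1,& c_1|_{M_1}&=\mathrm{id},& X_1&\perp_{M_1}R,\\
\gamma&:gX\to X_3,& \gamma|_{M_4}&=\mathrm{id},& X_3&\perp_{M_4}R,\\
c_2&:X\to X_2,& c_2|_{F}&=\mathrm{id},& X_2&\perp_{F}(R+X_1+X_3).
\end{align*}
These are the stations $X\to X_1\to X_2\to X_3\to gX$ of Example~\ref{ex:set}. Each of the following applications of Lemma~\ref{lem:move}, with $v'=v_i'$, $M=M_i$ and the subspace $R$, gives $v_i\in v_i'H_R$ and $b_i\in v_i^{-1}T(S_A)v_i$.

\emph{Move 1.} Take $\beta=c_1$; here $R+X=R$. We get $b_1|_X=c_1$.

\emph{Move 2.} The map $c_2c_1^{-1}:X_1\to X_2$ is the identity on $F\subset M_1$, and we have to extend it by the identity on $M_2$. From $X_1\perp_{M_1}R$, $M_2\subset R$ and $M_1\perp_FM_2$ we get $X_1\perp_FM_2$ by (I4), and $X_2\perp_FM_2$ by (I1). By (I3), $\beta=c_2c_1^{-1}\cup\mathrm{id}_{M_2}:X_1+M_2\to X_2+M_2$ is an isomorphism. By (I2) and (I1), $X_2+M_2\perp_{M_2}(R+X_1)$, and $R+X_1\supset X_1+M_2$. We get $b_2|_{X_1}=c_2c_1^{-1}$.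

\emph{Move 4.} Take $\beta=\gamma$; here $R+gX=R$. Passing to the inverse, we get $b_4|_{X_3}=\gamma^{-1}$.

\emph{Move 3.} The map $\gamma g:X\to X_3$ is the identity on $F$, because $g\in H_F$ and $F\subset M_4$; this is where the restriction on $g$ is used, and it is necessary since all $b_i$ fix $F$. So $c_2(\gamma g)^{-1}:X_3\to X_2$ is the identity on $F$. From $X_3\perp_{M_4}R$, $M_3\subset R$ and $M_4\perp_FM_3$ we get $X_3\perp_FM_3$ by (I4), and $X_2\perp_FM_3$ by (I1). By (I3), $\beta=c_2(\gamma g)^{-1}\cup\mathrm{id}_{M_3}:X_3+M_3\to X_2+M_3$ is an isomorphism, and $X_2+M_3\perp_{M_3}(R+X_3)$ by (I2) and (I1). Passing to the inverse, we get $b_3|_{X_2}=\gamma gc_2^{-1}$.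

On $X$ the product is
\[
b_4b_3b_2b_1=\gamma^{-1}\cdot\gamma gc_2^{-1}\cdot c_2c_1^{-1}\cdot c_1=g .
\]
Since $F\subset R$, we have $v_i\in v_i'H_F=v_i^0H_F$, so $\bar v\in\mathcal O$ and $(\bar v,b_4b_3b_2b_1)\in\mathcal Z(\mathcal O,S_A)$. Since $X_0\subset X\subset R$, this point lies in $\prod_iv_i'H_{X_0}\times gH_{X_0}$.
\end{proof}

\section{From $\operatorname{Aut}(D)$ to $\operatorname{Aut}(\mathbb P)$: triangles}\label{sec:II}

Now $\Lambda=H$, $\Gamma=G$, and the homomorphism is the inclusion. If $\varsigma:P\to\Delta$ is the $D$-map of a simplicial subspace $E$ and $v\in H$, then by (D4) the conjugate $v^{-1}H_Ev$ is the stabilizer in $H$ of the $D$-map $\alpha=\varsigma v$. So we ask when $g\in H$ is a product of elements $b_i$ with $\alpha_ib_i=\alpha_i$, and we need a sufficient condition that survives small uniform perturbations of $g$ and of the $\alpha_i$.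

By (D2) and (D3), a pair of $D$-maps $(\alpha,\beta)$ is determined up to $H$ by the polytope $(\alpha,\beta)(P)$. With two factors, $g=b_2b_1$ gives $(\alpha_1,\alpha_2g)=(\alpha_1,\alpha_2)b_1$ and forces the exact equality $(\alpha_1,\alpha_2g)(P)=(\alpha_1,\alpha_2)(P)$. With three factors there is an intermediate map to choose, and equality is replaced by a compatibility condition.

\subsection{Coherent triples}

Let $\Delta\subset\mathbb R^N$ be the standard simplex. A compact convex set $Q\subset\Delta\times\Delta$ is \emph{full} if both coordinate projections map it onto $\Delta$. A triple $Q_{12},Q_{23},Q_{13}$ of subsets of $\Delta\times\Delta$ is \emph{coherent} if the set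
\[
[Q_{12},Q_{23},Q_{13}]=\{x\in\Delta^3:(x_a,x_b)\in Q_{ab}\text{ for all }a<b\}
\]
projects onto each $Q_{ab}$. For $a<b$ let $Q_{ba}=\{(y,x):(x,y)\in Q_{ab}\}$. Coherence means: whenever $\{a,b,d\}=\{1,2,3\}$ and $(x_a,x_b)\in Q_{ab}$, there is $x_d$ with $(x_a,x_d)\in Q_{ad}$ and $(x_b,x_d)\in Q_{bd}$; every edge completes to a triangle. We write $\operatorname{pr}_{ab}(x)=(x_a,x_b)$.

\begin{lemma}\label{lem:factor}
Let $\alpha_1,\alpha_2,\alpha_3:P\to\Delta$ be $D$-maps and $g\in H$. If the triple
\[
Q_{12}=(\alpha_1,\alpha_2)(P),\qquad Q_{23}=(\alpha_2,\alpha_3)(P),\qquad Q_{13}=(\alpha_1,\alpha_3g)(P)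
\]
is coherent, then $g=b_3b_2b_1$ with $b_i\in H$ and $\alpha_ib_i=\alpha_i$.
\end{lemma}

\begin{proof}
The $Q_{ab}$ are rational polytopes by (D3), so $Y'=[Q_{12},Q_{23},Q_{13}]$ is defined by finitely many rational inequalities and is a rational polytope. Apply (D1) to the $D$-map $(\alpha_1,\alpha_3g)$ and the surjection $\operatorname{pr}_{13}:Y'\to Q_{13}$. We obtain a $D$-map $(\alpha_1,\phi,\alpha_3g)$ onto $Y'$. By coherence and (D3), $(\alpha_1,\phi)$ and $(\phi,\alpha_3g)$ are $D$-maps onto $Q_{12}$ and $Q_{23}$. By (D2) there are $c_1,c_2\in H$ with $(\alpha_1,\alpha_2)c_1=(\alpha_1,\phi)$ and $(\alpha_2,\alpha_3)c_2=(\phi,\alpha_3g)$. Put $b_1=c_1$, $b_2=c_2c_1^{-1}$, $b_3=gc_2^{-1}$, so that $b_3b_2b_1=g$. Then $\alpha_1b_1=\alpha_1$; $\alpha_2c_2=\phi=\alpha_2c_1$ gives $\alpha_2b_2=\alpha_2$; and $\alpha_3c_2=\alpha_3g$ gives $\alpha_3b_3=\alpha_3$.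
\end{proof}

For any $Y\subset\Delta^3$ the triple of projections $\operatorname{pr}_{ab}Y$ is coherent, since $Y\subset[\operatorname{pr}_{12}Y,\operatorname{pr}_{23}Y,\operatorname{pr}_{13}Y]$; this is the case $g=1$. We need coherence of all nearby full triples. Closeness is measured by the Hausdorff distance: for compact sets, $d_H(Q,Q')\le r$ means that every point of each set is within distance $r$ of a point of the other.

\begin{example}\label{ex:interval}
Let $N=2$; identify $\Delta$ with $[0,1]$ and, in this example, use the metric of $[0,1]$. Let $Z=\{(x,x,x)\}$ be the diagonal, which arises when $\alpha_1=\alpha_2=\alpha_3$.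

(a) \emph{The projections of $Z$ are not stably coherent.} Keep $Q_{12}$ and $Q_{23}$ equal to the diagonal of the square and let $Q_{13}'$ be the convex hull of the diagonal and $(\frac12,\frac12+\delta)$. This last point does not complete to a triangle. So $Z$ must be thickened.

(b) \emph{Uniform thickening does not suffice.} Let $0<c<1$ and $Z_c=\{x:|x_a-x_b|\le c\text{ for all }a,b\}$. Its projections are the band $Q=\{(x,y):|x-y|\le c\}$ (Figure~\ref{fig:band}, left). For $0<\delta\le\min(c,1-c)$ let $Q_{13}'=Q$, let $Q_{12}'$ be the convex hull of $Q\cap\{x\ge\delta\}$ and $(0,0)$, and let $Q_{23}'$ be the convex hull of $Q\cap\{y\ge\delta\}$ and $(c,0)$. These sets are full, and they are within $\delta$ of $Q$ (shift a missing point of $Q$ parallel to the diagonal). The point $(0,0)\in Q_{13}'$ needs $x_2$ with $(0,x_2)\in Q_{12}'$ and $(x_2,0)\in Q_{23}'$, that is, $x_2=0$ and $x_2=c$. Over a boundary point of $\Delta$ a perturbed set may keep a single point of the fiber, and we cannot control which.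

(c) \emph{The remedy.} Shrink $Z_c$ into the open cube by $\mu(x)=(1-\eta)x+\eta/2$ in each coordinate, and restore fullness by adding six points only: with $\tau=\mu(c/2)$, the points $(0,\tau,\tau)$, $(1,1-\tau,1-\tau)$ and their coordinate permutations. Let $Y$ be the convex hull and $Q_{ab}$ its projections (Figure~\ref{fig:band}, right). Now the fiber of $Q_{12}$ and of $Q_{13}$ over $x_1=0$ is the single point $\tau$, and $(\tau,\tau)$ is interior to $Q_{23}$. If $(x_1,x_3)\in Q_{13}'$ with $x_1$ near $0$, then $x_3$ is near $\tau$; \emph{any} $x_2$ with $(x_1,x_2)\in Q_{12}'$, which exists by fullness, is near $\tau$; and then $(x_2,x_3)\in Q_{23}'$ because interior points survive perturbation.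
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=4]
\filldraw[fill=gray!25] (0,0)--(.4,0)--(1,.6)--(1,1)--(.6,1)--(0,.4)--cycle;
\draw (0,0) rectangle (1,1);
\begin{scope}[shift={(1.45,0)}]
\filldraw[fill=gray!25] (0,.26)--(.1,.1)--(.26,0)--(.42,.1)--(.9,.58)--(1,.74)--(.9,.9)--(.74,1)--(.58,.9)--(.1,.42)--cycle;
\draw[dashed] (.1,.1)--(.42,.1) (.9,.58)--(.9,.9)--(.58,.9) (.1,.42)--(.1,.1);
\draw (0,0) rectangle (1,1);
\fill (0,.26) circle (.013) node[left]{$(0,\tau)$};
\fill (.26,0) circle (.013) node[below]{$(\tau,0)$};
\fill (1,.74) circle (.013);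
\fill (.74,1) circle (.013);
\fill (.26,.26) circle (.013) node[above right]{$(\tau,\tau)$};
\end{scope}
\end{tikzpicture}
\caption{Two thickenings of the diagonal of $[0,1]^2$. Left: the band $|x-y|\le c$ meets the boundary of the square in whole segments. Right: the band is shrunk toward the center (dashed) and joined to one point on each side of the square; the point $(\tau,\tau)$ is interior. Here $c=\frac25$, the shrinking map is $\mu(x)=\frac45x+\frac1{10}$, and $\tau=\mu(c/2)=\frac{13}{50}$.}
\label{fig:band}
\end{figure}

\subsection{Robust triangles}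

Interiors and boundaries are taken relative to $\operatorname{aff}(\Delta)$, $\operatorname{aff}(\Delta)^2$ and $\operatorname{aff}(\Delta)^3$. We use three facts about convex sets in these affine spaces.
\begin{itemize}
\item[(C1)] \emph{A convex combination of points of a convex set $Q$ with positive weight on an interior point is interior.} If $U\subset Q$ is a neighborhood of $x$, $y\in Q$ and $\lambda>0$, then $\lambda U+(1-\lambda)y\subset Q$ is a neighborhood of $\lambda x+(1-\lambda)y$.
\item[(C2)] \emph{Let $Q\subset\Delta^2$ be convex with first projection $\Delta$. If $x\in\operatorname{int}\Delta$ and $x'$ is interior to the fiber $\{y':(x,y')\in Q\}$, then $(x,x')\in\operatorname{int}Q$.} This is a case of \cite[Theorem~6.8]{Rock}. Directly: otherwise there are linear functionals $u,u'$ on the direction space, not both zero, with $u(y-x)+u'(y'-x')\le0$ on $Q$; taking $y=x$ gives $u'=0$, and letting $y$ range over $\Delta$ gives $u=0$.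
\item[(C3)] \emph{If compact convex sets $Q^k$ converge to $Q$ in the Hausdorff distance and $p^k\to p\in\operatorname{int}Q$, then $p^k\in Q^k$ for large $k$.} Otherwise, for infinitely many $k$ there is a linear functional $u_k$ of norm $1$ on the direction space with $u_k(p^k-x)\ge0$ for all $x\in Q^k$. A limit point $u$ has norm $1$ and satisfies $u(p-x)\ge0$ for all $x\in Q$, which is impossible for an interior point $p$.
\end{itemize}

\begin{lemma}\label{lem:robust}
Let $N\ge2$, let $Z\subset\Delta^3$ be a rational polytope whose three coordinate projections are $\Delta$, and let $\varepsilon>0$. There are a rational polytope $Y\subset\Delta^3$ with $d_H(Z,Y)\le\varepsilon$ and coordinate projections $\Delta$, and a number $\delta>0$, such that every triple of full compact convex sets $Q_{12}',Q_{23}',Q_{13}'\subset\Delta\times\Delta$ with $d_H(Q_{ab}',\operatorname{pr}_{ab}Y)\le\delta$ is coherent.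
\end{lemma}

\begin{proof}
\emph{Construction of $Y$.} Let $z$ be the barycenter of $\Delta$, let $c,\eta\in(0,1)$ be rational with $2c+2\eta\le\varepsilon$, and let $\mu(x)=(1-\eta)x+\eta z$, applied coordinatewise on products; $\mu$ maps $\Delta$ into $\operatorname{int}\Delta$ and fixes $z$. For $l\le3$ and $j\le N$ the set $\{x\in Z:x_l=e_j\}$ is a nonempty face of $Z$; let $s^{lj}$ be one of its vertices, a rational point. Define
\[
Z_c=(1-c)Z+c\Delta^3,\qquad t^{lj}_l=e_j,\qquad t^{lj}_m=\mu\bigl((1-c)s^{lj}_m+cz\bigr)\quad(m\ne l),
\]
and let $Y$ be the convex hull of $\mu(Z_c)$ and the $3N$ points $t^{lj}$. It is a rational polytope, and its $l$-th projection contains all $e_j$, hence equals $\Delta$. As $\mu(Z_c)$ is convex, every point of $Y$ is a convex combination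
\begin{equation}\label{eq:rep}
\hat x=\lambda_0\,\mu\bigl((1-c)s+cu\bigr)+\sum_{k,j}\lambda_{kj}t^{kj},\qquad s\in Z,\ u\in\Delta^3 .
\end{equation}
Since $\Delta$ has diameter $2$, the point $\mu((1-c)s+cu)$ is within $2c+2\eta$ of $s$, and $t^{lj}$ is within $2c+2\eta$ of $s^{lj}$; the points within this distance of the convex set $Z$ form a convex set, which therefore contains $Y$. Conversely $s\in Z\subset Z_c$ is within $2\eta$ of $\mu(s)\in Y$. So $d_H(Z,Y)\le\varepsilon$. For $s\in Z$ the map $u\mapsto\mu((1-c)s+cu)$ is a homothety of $\operatorname{aff}(\Delta)^3$ that sends $\Delta^3$ into $Y$; so $\operatorname{int}Y\ne\emptyset$. Put $Q_{ab}=\operatorname{pr}_{ab}Y$ for $a\ne b$. Projecting the homothety, we see that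
\begin{equation}\label{eq:center}
\mu\bigl((1-c)(s_a,s_b)+c(z,z)\bigr)\in\operatorname{int}Q_{ab}\qquad(s\in Z,\ a\ne b).
\end{equation}
Two special cases will be used.
\begin{itemize}
\item[(O)] \emph{If $\{l,m,m'\}=\{1,2,3\}$, then $(t^{lj}_m,t^{lj}_{m'})\in\operatorname{int}Q_{mm'}$.} This is \eqref{eq:center} for $s=s^{lj}$.
\item[(A)] \emph{If $m\ne l$, then $\frac1N\sum_j(t^{lj}_l,t^{lj}_m)\in\operatorname{int}Q_{lm}$.} Let $\bar s=\frac1N\sum_js^{lj}\in Z$. Then $\bar s_l=z$, so $\mu((1-c)\bar s_l+cz)=z=\frac1N\sum_je_j$, and the average is the point \eqref{eq:center} for $s=\bar s$.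
\end{itemize}

\emph{Claim 1 (boundary). If $\{l,m,m'\}=\{1,2,3\}$, $x_l\in\partial\Delta$, $(x_l,x_m)\in Q_{lm}$ and $(x_l,x_{m'})\in Q_{lm'}$, then $(x_m,x_{m'})\in\operatorname{int}Q_{mm'}$.}
Lift each of the two pairs to a point \eqref{eq:rep}. The points of $\mu(Z_c)$ and the $t^{kj}$ with $k\ne l$ have $l$-th coordinate in $\operatorname{int}\Delta$, so by (C1) they have weight $0$. Then $x_l=\sum_j\lambda_{lj}e_j$, so in both lifts the weights $\lambda_{lj}$ are the barycentric coordinates of $x_l$. Hence $(x_m,x_{m'})=\sum_j\lambda_{lj}(t^{lj}_m,t^{lj}_{m'})$, which is interior by (O) and (C1).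

\emph{Claim 2 (interior). If $\{a,b,d\}=\{1,2,3\}$, $(x_a,x_b)\in Q_{ab}$ and $x_a,x_b\in\operatorname{int}\Delta$, there is $x_d$ with $(x_a,x_d)\in\operatorname{int}Q_{ad}$ and $(x_b,x_d)\in\operatorname{int}Q_{bd}$.}

\emph{Case 1: $(x_a,x_b)\in\operatorname{int}Q_{ab}$.} Fix $y\in\operatorname{int}Y$. Prolonging the segment from $(y_a,y_b)$ to $(x_a,x_b)$ a little, write $(x_a,x_b)=\lambda(y_a,y_b)+(1-\lambda)q$ with $0<\lambda<1$ and $q\in Q_{ab}$. Lift $q$ to $\hat q\in Y$. The point $\lambda y+(1-\lambda)\hat q$ is interior to $Y$ by (C1) and projects to $(x_a,x_b)$. Coordinate projections are open maps, so its $d$-th coordinate works.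

In the remaining cases $(x_a,x_b)\notin\operatorname{int}Q_{ab}$; lift it to a point $\hat x$ as in \eqref{eq:rep}.

\emph{Case 2: $\lambda_0>0$.} Replacing $u_d$ by any $w\in\Delta$ keeps $\hat x$ in $Y$ and does not change its coordinates $a$ and $b$, while the $d$-th coordinate becomes $p+\lambda_0(1-\eta)c\,w$ for a fixed vector $p$. So the fiber of $Q_{ad}$ over $x_a$ and the fiber of $Q_{bd}$ over $x_b$ contain the same homothetic copy of $\Delta$. Its center $x_d=p+\lambda_0(1-\eta)c\,z$ is interior to both fibers, and (C2) applies since $x_a,x_b\in\operatorname{int}\Delta$.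

\emph{Case 3: $\lambda_0=0$.} Let $\ell_k=\sum_j\lambda_{kj}$. If $\ell_d>0$, then $(x_a,x_b)$ has positive weight on a point $(t^{dj}_a,t^{dj}_b)$ and is interior by (O); so $\ell_d=0$ and $\ell_a+\ell_b=1$. If $\ell_a=1$, then $x_a=\sum_j\lambda_{aj}e_j\in\operatorname{int}\Delta$, so $\lambda=\min_j\lambda_{aj}>0$, and $(x_a,x_b)$ is a convex combination of points of $Q_{ab}$ with weight $N\lambda$ on the point in (A); it would be interior. Exchanging $a$ and $b$ excludes $\ell_b=1$. So $\ell_a,\ell_b>0$. Take $x_d=\hat x_d$. Then $(x_a,x_d)$ has positive weight on some $(t^{bj}_a,t^{bj}_d)\in\operatorname{int}Q_{ad}$, and $(x_b,x_d)$ has positive weight on some $(t^{aj}_b,t^{aj}_d)\in\operatorname{int}Q_{bd}$, both by (O). Claim~2 is proved.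

\emph{Existence of $\delta$.} Suppose that no $\delta$ works. Then there are full triples $Q^k_{12},Q^k_{23},Q^k_{13}$ converging to $Q_{12},Q_{23},Q_{13}$ that are not coherent. Along a subsequence there are fixed indices $\{a,b,d\}=\{1,2,3\}$ and points $(x_a^k,x_b^k)\in Q^k_{ab}$, converging to some $(x_a,x_b)\in Q_{ab}$, such that no $x$ satisfies both $(x_a^k,x)\in Q^k_{ad}$ and $(x_b^k,x)\in Q^k_{bd}$. If $x_a,x_b\in\operatorname{int}\Delta$, take $x_d$ from Claim~2; by (C3), $x=x_d$ satisfies both conditions for large $k$. Otherwise, after exchanging $a$ and $b$ if necessary, $x_a\in\partial\Delta$. Since $Q^k_{ad}$ is full, there is $x^k_d$ with $(x_a^k,x_d^k)\in Q^k_{ad}$, and along a subsequence $x_d^k\to x_d$ with $(x_a,x_d)\in Q_{ad}$. By Claim~1, $(x_b,x_d)\in\operatorname{int}Q_{bd}$, so $(x_b^k,x_d^k)\in Q^k_{bd}$ for large $k$ by (C3). Both cases are contradictory.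
\end{proof}

\begin{proposition}\label{prop:II}
The inclusion $H\to G$ satisfies $(\dagger_3)$.
\end{proposition}

\begin{proof}
Let $\Lambda'\le H$ be an open subgroup and $\mathcal O\subset G^3$ nonempty open. By Lemma~\ref{lem:approx} there is $\bar v^0\in\mathcal O\cap H^3$. By \eqref{eq:basis} and (SI) there are a simplicial subspace $E\cong\mathbb Q^N$ with $N\ge2$ and $D$-map $\varsigma:P\to\Delta$, and a rational $\varepsilon>0$, such that $H_E\subset\Lambda'$ and
\[
\{\bar v\in G^3:\|\varsigma v_l-\varsigma v_l^0\|\le\varepsilon\text{ for }l\le3\}\subset\mathcal O .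
\]
By (D3), $\omega=(\varsigma v_1^0,\varsigma v_2^0,\varsigma v_3^0)$ is a $D$-map onto a rational polytope $Z\subset\Delta^3$ with coordinate projections $\Delta$. Take $Y$ and $\delta$ from Lemma~\ref{lem:robust}.

We move $\bar v^0$ inside $\mathcal O$ to a triple whose joint image is $Y$. The set
\[
W=\{(\zeta,y)\in Z\times Y:\|\zeta_l-y_l\|\le\varepsilon\text{ for }l\le3\}
\]
is a rational polytope, because the $\ell_1$-ball of rational radius is defined by rational inequalities, and it projects onto $Z$ and onto $Y$ because $d_H(Z,Y)\le\varepsilon$. By (D1) there is a $D$-map $(\omega,q)$ onto $W$. Then $q=(q_1,q_2,q_3)$ is a $D$-map onto $Y$, each $q_l$ is a $D$-map onto $\Delta$, and $\|q_l-\varsigma v_l^0\|\le\varepsilon$. By (D2), $q_l=\varsigma v_l^1$ with $v_l^1\in H$, and $\bar v^1\in\mathcal O$. The set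
\[
\mathcal U=\{(\bar v,g)\in G^4:\bar v\in\mathcal O,\ \|\varsigma v_l-q_l\|<\delta/2\ (l\le3),\ \|q_3g-q_3\|<\delta/2\}
\]
is open and contains $(\bar v^1,1)$. Let $(\bar v,g)\in\mathcal U\cap H^4$ and $\alpha_l=\varsigma v_l$. The polytopes $Q_{12}'=(\alpha_1,\alpha_2)(P)$, $Q_{23}'=(\alpha_2,\alpha_3)(P)$ and $Q_{13}'=(\alpha_1,\alpha_3g)(P)$ are full. They are within $\delta$ of $(q_a,q_b)(P)=\operatorname{pr}_{ab}Y$, since $\|\alpha_l-q_l\|<\delta/2$ and
\[
\|\alpha_3g-q_3\|\le\|\alpha_3g-q_3g\|+\|q_3g-q_3\|<\delta .
\]
By Lemmas~\ref{lem:robust} and~\ref{lem:factor}, $g=b_3b_2b_1$ with $b_l\in H$ and $\varsigma v_lb_l=\varsigma v_l$. By (D4), $v_lb_lv_l^{-1}\in H_E\subset\Lambda'$. So $\mathcal U\cap H^4\subset\mathcal Z(\mathcal O,\Lambda')$, and $\mathcal U\cap H^4$ is dense in $\mathcal U$ by Lemma~\ref{lem:approx}.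
\end{proof}

\section{Proofs of the theorems, and consequences}\label{sec:proofs}

The two steps combine as follows.

\begin{proposition}\label{prop:transfer}
Let $\mathcal A\subset G$ be a symmetric set such that for every $x\in G$ there is a finite $A\subset\mathbb N$ with $x^{-1}T(S_A)x\subset\mathcal A$. Then $\mathcal A^{48}$ is a neighborhood of $1$ in $G$.
\end{proposition}

\begin{proof}
The second step needs control of $u^{-1}Hu$ for every $u\in G$, so the first step is applied once for each $u$. Fix $u\in G$ and let $\mathcal A_u=\{h\in H:u^{-1}hu\in\mathcal A\}$. For $v\in H$ the hypothesis with $x=vu$ gives $v^{-1}T(S_A)v\subset\mathcal A_u$ for some finite $A$. By Proposition~\ref{prop:I} and Lemma~\ref{lem:cat} with $\Gamma=H$, $\Lambda=\operatorname{Sym}(\mathbb N)$, $k=4$, the set $\mathcal A_u^4(\mathcal A_u^4)^{-1}$ contains $H_E$ for some f.d.\ $E$. As $\mathcal A$ is symmetric, $u^{-1}H_Eu\subset\mathcal A^8$. So $\mathcal A^8$ satisfies the hypothesis of Lemma~\ref{lem:cat} with $\Gamma=G$, $\Lambda=H$, $k=3$, which applies by Proposition~\ref{prop:II}. Hence $(\mathcal A^8)^3((\mathcal A^8)^3)^{-1}=\mathcal A^{48}$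 is a neighborhood of $1$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
If $\varphi$ is continuous, so is $\varphi\circ T$. Conversely, let $\varphi\circ T$ be continuous and let $U$ be a neighborhood of $1$ in $K$. Choose a symmetric open $U_0\ni1$ with $U_0^{48}\subset U$. As observed in Section~\ref{sub:idea}, the symmetric set $\mathcal A=\varphi^{-1}(U_0)$ satisfies the hypothesis of Proposition~\ref{prop:transfer}. So $\varphi^{-1}(U)\supset\mathcal A^{48}$ is a neighborhood of $1$. A homomorphism that is continuous at $1$ is continuous.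
\end{proof}

A Polish group $\Gamma$ has \emph{ample generics} if for every $n$ the action of $\Gamma$ on $\Gamma^n$ by simultaneous conjugation has a comeager orbit. Every homomorphism from a Polish group with ample generics into a separable topological group is continuous \cite[Theorem~6.24]{KR}. We recall why $\operatorname{Sym}(\mathbb N)$ has ample generics. An $n$-tuple of permutations is an action of the free group $F_n$ on $\mathbb N$. Consider the conditions ``the orbit of $x$ is finite'' and ``some orbit disjoint from $\{1,\dots,m\}$ is isomorphic to $\Omega$'', for $x,m\in\mathbb N$ and $\Omega$ a finite transitive $F_n$-set. Each is open. Each is dense: finitely many prescribed values of the $n$ permutations extend to permutations of a finite set containing $x$, outside of which a copy of $\Omega$ can be placed beyond $m$. There are countably many conditions, and two tuples satisfying all of them are conjugate, by matching orbits of the same type.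

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Let $\varphi:G\to K$ be a homomorphism with $K$ separable. The closure $K_0$ of $\{1\}$ is a closed normal subgroup, $K/K_0$ is Hausdorff and separable, and every open subset of $K$ is a union of cosets of $K_0$; so a map into $K$ is continuous if and only if its composition with $K\to K/K_0$ is. By the theorem just quoted, applied to $K/K_0$, the homomorphism $\varphi\circ T$ is continuous. Theorem~\ref{thm:A} shows that $\varphi$ is continuous.
\end{proof}

\begin{corollary}\label{cor:unique}
The uniform topology is the finest separable group topology on $\operatorname{Aut}(\mathbb P)$, and it is the only Polish group topology on $\operatorname{Aut}(\mathbb P)$.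
\end{corollary}

\begin{proof}
If $\tau'$ is a separable group topology on $G$, the identity map $G\to(G,\tau')$ is continuous by Theorem~\ref{thm:B}. If $\tau'$ is Polish, it is a continuous bijective homomorphism of Polish groups, hence a homeomorphism by the open mapping theorem for Polish groups.
\end{proof}

The next consequence uses Theorem~\ref{thm:A} with a target that need not be separable.

\begin{corollary}\label{cor:index}
$\operatorname{Aut}(\mathbb P)$ has no proper subgroup of index $<2^{\aleph_0}$. In particular every action of $\operatorname{Aut}(\mathbb P)$ on a set of size $<2^{\aleph_0}$ is trivial.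
\end{corollary}

\begin{proof}
Let $L\le G$ have index $<2^{\aleph_0}$, and let $\varphi:G\to\operatorname{Sym}(G/L)$ be the action by left translation, where the target has the topology of pointwise convergence on the discrete set $G/L$.

\emph{$L$ is open.} The stabilizer of a coset under $\varphi\circ T$ has index $<2^{\aleph_0}$ in $\operatorname{Sym}(\mathbb N)$, and every such subgroup of $\operatorname{Sym}(\mathbb N)$ is open \cite{DNT}. So $\varphi\circ T$ is continuous at $1$, hence continuous. By Theorem~\ref{thm:A}, $\varphi$ is continuous, and $L$, the stabilizer of the coset $L$, is open.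

\emph{An open subgroup $L$ equals $G$.} Every coset $gL$ is open and meets the dense subgroup $H$, so $G=HL$, and it suffices to show $H\subset L$. By \eqref{eq:basis} there are a $D$-map $\varsigma:P\to\Delta$ onto a standard simplex and $\varepsilon>0$ with $\{g:\|\varsigma g-\varsigma\|<\varepsilon\}\subset L$. Let $h\in H$. The segment from $\varsigma$ to $\varsigma h$ may contain maps that are not onto, so we join both to a third map that is independent of them. Let $R=(\varsigma,\varsigma h)(P)$. By (D1) for the projection $R\times\Delta\to R$ there is a $D$-map $(\varsigma,\varsigma h,u)$ onto $R\times\Delta$. Then $(\varsigma,u)$ and $(\varsigma h,u)$ are $D$-maps onto $\Delta\times\Delta$. For rational $t\in[0,1]$ the map $(x,y)\mapsto(1-t)x+ty$ sends $\Delta\times\Delta$ onto $\Delta$, since it sends $(x,x)$ to $x$. So $q_t=(1-t)\varsigma+tu$ and $q_t'=(1-t)\varsigma h+tu$ are $D$-maps onto $\Delta$ by (D3). By (D2) choose $g_t,g_t'\in H$ with $\varsigma g_t=q_t$ and $\varsigma g_t'=q_t'$, taking $g_0=1$, $g_0'=h$ and $g_1'=g_1$. Then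
\[
\|\varsigma g_{t'}g_t^{-1}-\varsigma\|=\|q_{t'}-q_t\|=|t'-t|\,\|u-\varsigma\|\le2|t'-t|,
\]
so $g_{t'}g_t^{-1}\in L$ when $2|t'-t|<\varepsilon$. Multiplying along a fine rational partition of $[0,1]$ gives $g_1=g_1g_0^{-1}\in L$. The same estimate for $q_t'$, with $\varsigma h$ in place of $\varsigma$ in the last norm, gives $g_1h^{-1}=g_1'g_0'^{-1}\in L$. Hence $h\in L$.

For the last statement, point stabilizers of an action on a set of size $<2^{\aleph_0}$ have index $<2^{\aleph_0}$.
\end{proof}

In particular $G$ has no proper open subgroup, since an open subgroup of a separable group has countable index. Finally, the proof is quantitative enough to transfer a Steinhaus-type property with an explicit exponent.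

\begin{corollary}\label{cor:steinhaus}
Suppose that every symmetric $W\subset\operatorname{Sym}(\mathbb N)$ having countably many left translates that cover $\operatorname{Sym}(\mathbb N)$ satisfies $1\in\operatorname{int}(W^r)$. Then every symmetric $W\subset\operatorname{Aut}(\mathbb P)$ having countably many left translates that cover $\operatorname{Aut}(\mathbb P)$ satisfies $1\in\operatorname{int}(W^{96r})$.
\end{corollary}

\begin{proof}
Let $G=\bigcup_kg_kW$ with $W$ symmetric. Fix $x\in G$ and consider the homomorphism $\psi(\pi)=x^{-1}T(\pi)x$. The set $\psi^{-1}(W^2)$ is symmetric. The sets $\psi^{-1}(g_kW)$ cover $\operatorname{Sym}(\mathbb N)$, and if $\pi_k,\pi\in\psi^{-1}(g_kW)$, then $\psi(\pi_k^{-1}\pi)\in W^{-1}W=W^2$; so each nonempty $\psi^{-1}(g_kW)$ lies in a left translate of $\psi^{-1}(W^2)$. By hypothesis $(\psi^{-1}(W^2))^r\subset\psi^{-1}(W^{2r})$ contains some $S_A$, that is, $x^{-1}T(S_A)x\subset W^{2r}$. Proposition~\ref{prop:transfer} with $\mathcal A=W^{2r}$ shows that $W^{96r}$ is a neighborhood of $1$.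
\end{proof}

\begin{thebibliography}{9}

\bibitem{DNT}
Dixon, Neumann and Thomas, Bull. LMS 18 (1986).

\bibitem{KR}
Kechris and Rosendal, \emph{Turbulence, amalgamation, and generic automorphisms of homogeneous structures}, Proc. LMS 94 (2007).

\bibitem{Rock}
Rockafellar, \emph{Convex Analysis}.

\end{thebibliography}
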